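\newtheorem{theorem}{Theorem}[section]
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{proposition}[theorem]{Proposition}
\theoremstyle{definition}
\newtheorem{example}[theorem]{Example}
\numberwithin{equation}{section}

\title{Surfaces on which $n$ points determine a circle}


\begin{abstract}
Let $P$ be a connected surface and $\mathcal C$ a set of topological circles on $P$ such that, for a fixed integer $n>1$, any $n$ distinct points of $P$ lie on exactly one element of $\mathcal C$. We prove that either $n=2$ and $(P,\mathcal C)$ is a flat projective plane, or $n=3$ and $(P,\mathcal C)$ is a spherical circle plane. Neither compactness of $P$ nor any continuity of the joining operation is assumed. To exclude $n\ge 4$ it is enough to join those $n$-tuples that contain one fixed set of $n-2$ points. The method is to fix $n-1$ points, to cut the circles through them at these points, and to show that the resulting open arcs vary continuously. The arcs of one pencil are controlled by circles that do not belong to it.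
\end{abstract}

\section{The question and the answer}

\subsection{Joining points by circles}

A \emph{surface} is a connected Hausdorff, second-countable $2$-dimensional topological manifold without boundary. A \emph{topological circle} on a surface is a subset homeomorphic to the $1$-sphere $\mathbf S^1$. A \emph{geometry} $(P,\mathcal C)$ is a set $P$ of points together with a set $\mathcal C$ of subsets of $P$, called circles or lines.

Two geometries on surfaces are familiar. In the real projective plane the lines are topological circles, and any two points lie on exactly one line. On the sphere $\mathbf S^2\subset\mathbf R^3$ three distinct points are never collinear in $\mathbf R^3$. They span a plane, so they lie on exactly one plane section, which is a circle. The following definitions keep the incidence properties and the topology of these examples.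

A \emph{topological projective plane} is a projective plane $(P,\mathcal L)$, in which any two distinct points $p,q$ are joined by exactly one line $pq$ and any two distinct lines $L,M$ meet in exactly one point $L\wedge M$, such that $P$ and $\mathcal L$ carry Hausdorff topologies for which the maps $(p,q)\mapsto pq$ and $(L,M)\mapsto L\wedge M$, defined on pairs of distinct elements, are continuous. A \emph{flat projective plane} is a topological projective plane whose point set is a surface (necessarily homeomorphic to the real projective plane) and whose lines are topological circles on it. A \emph{spherical circle plane} is a geometry whose point set is homeomorphic to $\mathbf S^2$, whose circles are topological circles, and in which any three distinct points lie on exactly one circle.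

\medskip
\noindent\textbf{Question.} \emph{Let $P$ be a surface, $\mathcal C$ a set of topological circles on $P$, and $n>1$ an integer such that any $n$ distinct points of $P$ are contained in exactly one element of $\mathcal C$. Must $n$ be $2$ or $3$, and must $(P,\mathcal C)$ be a flat projective plane or a spherical circle plane?}
\medskip

The hypothesis says very little. It puts no topology on $\mathcal C$ and does not ask that the circle through $n$ points depend continuously on them. The surface $P$ is not assumed to be compact. For $n=2$ we are not told that two lines meet, and for $n=3$ we are not told that $P$ is a sphere.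

A count of parameters does not exclude $n\ge4$ either. Whatever $n$ is, exactly one of the circles through $n-1$ fixed points passes through any further point, as one expects of a one-parameter family of curves on a surface. Moreover, the graphs of real polynomials of degree at most $n-1$ join any $n$ points of $\mathbf R^2$ with distinct first coordinates in exactly one way. What this example lacks is that the curves be closed and that \emph{all} $n$-tuples be joined.

The restriction $n>1$ is needed: the circles $\mathbf S^1\times\{t\}$ on a torus satisfy the condition with $n=1$. Dimension two is needed as well: if $P$ were the circle $\mathbf S^1$ and $\mathcal C=\{P\}$, the condition would hold for every $n$.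

\begin{theorem}\label{thm:A}
Let $P$ be a surface, $\mathcal C$ a set of topological circles on $P$, and $n>1$ an integer such that any $n$ distinct points of $P$ lie on exactly one element of $\mathcal C$. Then either $n=2$ and $(P,\mathcal C)$ is a flat projective plane, or $n=3$ and $(P,\mathcal C)$ is a spherical circle plane.
\end{theorem}

So the answer to the question is yes, and the two examples above show that both cases occur.

\subsection{Fixing all but two of the points}

If we fix $n-2$ points and keep only the circles that contain them, any two further points lie on exactly one of these circles. This turns the $n$-point axiom into a $2$-point axiom with a finite set $B$ of \emph{base points}, and that is all the proof uses. An \emph{$\mathbf R^2$-plane} is a geometry whose point set is homeomorphic to $\mathbf R^2$, whose lines are closed subsets homeomorphic to $\mathbf R$, and in which any two distinct points lie on exactly one line.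

\begin{theorem}\label{thm:B}
Let $P$ be a surface, $B\subset P$ a finite set with $b$ elements, and $\mathcal D$ a set of topological circles on $P$, all containing $B$, such that any two distinct points of $P\setminus B$ lie on exactly one element of $\mathcal D$. Then $b\le1$, and
\begin{itemize}
\item if $b=0$, then $(P,\mathcal D)$ is a flat projective plane;
\item if $b=1$, then $P\cong\mathbf S^2$ and $(P\setminus B,\{C\setminus B:C\in\mathcal D\})$ is an $\mathbf R^2$-plane.
\end{itemize}
Conversely, every flat projective plane (with $b=0$) and the one-point compactification of every $\mathbf R^2$-plane (with $b=1$) satisfies the hypotheses.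
\end{theorem}

The converse is immediate. For $b=0$ it is part of the definition. For $b=1$ note that adding the point $\infty$ to a closed subset of $\mathbf R^2$ homeomorphic to $\mathbf R$ gives a topological circle in $\mathbf R^2\cup\{\infty\}\cong\mathbf S^2$.

\begin{proof}[Proof of Theorem \ref{thm:A} from Theorem \ref{thm:B}]
Choose $B\subset P$ with $|B|=n-2$ and let $\mathcal D=\{C\in\mathcal C:B\subset C\}$. If $x,y\in P\setminus B$ are distinct, exactly one $C\in\mathcal C$ contains the $n$ points of $B\cup\{x,y\}$. So Theorem \ref{thm:B} applies and gives $n-2\le1$. If $n=2$, then $\mathcal D=\mathcal C$, and $(P,\mathcal C)$ is a flat projective plane. If $n=3$, then $P\cong\mathbf S^2$, and $(P,\mathcal C)$ is a spherical circle plane by definition.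
\end{proof}

Theorem \ref{thm:B} says more than Theorem \ref{thm:A}. To exclude $n\ge4$, it suffices to join the $n$-tuples containing one fixed set of $n-2$ points. For $n=3$, joining the triples through one fixed point $p$ by circles through $p$ already forces $P\cong\mathbf S^2$, and the systems of circles that arise are exactly the one-point compactified $\mathbf R^2$-planes.

\subsection{The idea, for $n=4$}\label{sec:idea}

Let $n=4$ and fix three points $F=\{p_1,p_2,p_3\}$. Through each point $y\in P\setminus F$ passes exactly one circle $C_y\supset F$. The three points cut $C_y$ into three open arcs, one from $p_1$ to $p_2$, one from $p_2$ to $p_3$ and one from $p_3$ to $p_1$. Give $y$ as its \emph{type} the pair of ends of the arc that contains it. All three types occur, already on a single circle. \emph{If} the arc through $y$ varies continuously with $y$, its pair of ends is locally constant. Then $P\setminus F$ is a disjoint union of three nonempty open sets. But a surface minus three points is connected, a contradiction.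

For $n=3$ we fix two points $p,q$. A circle through them is cut into two arcs with the \emph{same} ends $p,q$, and there is no contradiction. Instead, the continuous family of arcs from $q$ to $p$ shows that $P$ is a sphere, with these arcs as meridians. For $n=2$ we fix one point $r$, and each line through $r$ contributes a single arc from $r$ to $r$. So the borderline is visible: the arcs into which $\nu=n-1$ fixed points cut a circle have pairwise different pairs of ends as soon as $\nu\ge3$.

All the work is in the word ``if''. We have to show that the arcs of one pencil vary continuously, and the only tool is that two circles sharing too many points are equal. Sections \ref{sec:limit}--\ref{sec:conv} do this by comparing the pencil with circles that do not belong to it. Section \ref{sec:b} then excludes $b\ge2$, and Sections \ref{sec:b1} and \ref{sec:b0} treat $b=1$ and $b=0$.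

\section{Preliminaries}

\subsection{Facts from topology}

Surfaces are metrizable and locally compact, so we may argue with sequences. A \emph{limit point} of a sequence is the limit of one of its subsequences. A surface minus a finite set is again a connected surface. A topological circle on a surface is compact. It has empty interior, since every infinite connected subset of a circle is disconnected by deleting two suitable points, while an open disc is not. A \emph{continuum} is a nonempty compact connected metric space. A \emph{closed disc about} a point $c$ means a closed round disc centered at $c$ in some open neighborhood of $c$ identified with $\mathbf R^2$.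

If $U\cong\mathbf R^2$, a \emph{closed line} in $U$ is a closed subset of $U$ homeomorphic to $\mathbf R$. Once $U$ is identified with $\mathbf R^2$, its \emph{axis} is $\mathbf R\times\{0\}$, the \emph{height} of a point is its second coordinate, and
\[
U^+=\mathbf R\times(0,\infty),\qquad U^-=\mathbf R\times(-\infty,0)
\]
are the parts of $U$ above and below the axis.

\begin{itemize}
\item[(T1)] \emph{Jordan--Schoenflies.} Adding $\infty$ turns a closed line $L$ in $\mathbf R^2$ into a Jordan curve in $\mathbf S^2$. Hence some homeomorphism of $\mathbf R^2$ maps $L$ onto the axis, and $\mathbf R^2\setminus L$ has exactly two components, the \emph{sides} of $L$, each with boundary $L$. A Jordan curve in $\mathbf R^2$ bounds a closed disc, and the complement of that disc in $\mathbf R^2$ is connected. An arc in $\mathbf R^2$ is mapped onto a straight segment by some homeomorphism of $\mathbf R^2$.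
\item[(T2)] \emph{Sierpi\'nski} \cite[Theorem 6.1.27]{Engelking}. A continuum is not the union of countably many, and at least two, pairwise disjoint nonempty closed sets.
\item[(T3)] \emph{In a rectangle, a path from the left edge to the right edge meets every path from the bottom edge to the top edge.}
\item[(T4)] The nonempty compact subsets of a compact metric space form a compact space under the Hausdorff metric. If $A_k\to\Lambda$ in this metric, then $\Lambda$ is the set of limits of convergent sequences $a_k\in A_k$, and every limit point of a sequence $a_k\in A_k$ lies in $\Lambda$. Hausdorff limits of continua are continua.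
\item[(T5)] \emph{If an equivalence relation on a space $Y$ is closed in $Y\times Y$ and its quotient map $\pi$ is open, then the quotient is Hausdorff.}
\end{itemize}

\begin{proof}[Proof of (T3)]
Let the rectangle be $[-1,1]^2$, and suppose $f,g:[-1,1]\to[-1,1]^2$ are disjoint such paths, $f$ from left to right and $g$ from bottom to top. Then $N(s,t)=\max_i|f_i(s)-g_i(t)|$ is positive, and
\[
(s,t)\longmapsto\left(\frac{g_1(t)-f_1(s)}{N(s,t)},\ \frac{f_2(s)-g_2(t)}{N(s,t)}\right)
\]
maps $[-1,1]^2$ continuously into its boundary. By Brouwer there is a fixed point, and it has $s=\pm1$ or $t=\pm1$. But the first coordinate of the image is $\ge0$ for $s=-1$ and $\le0$ for $s=1$, and the second is $\ge0$ for $t=-1$ and $\le0$ for $t=1$. So there is no fixed point on the boundary, a contradiction.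
\end{proof}

\begin{proof}[Proof of (T5)]
If $\pi(x)\ne\pi(y)$, then $(x,y)$ has a neighborhood $O_1\times O_2$, with $O_1,O_2$ open, that misses the relation. The sets $\pi(O_1)$, $\pi(O_2)$ are open, disjoint, and contain $\pi(x)$ and $\pi(y)$.
\end{proof}

\subsection{Lines, leaves and plaques}

From now on $P,B,\mathcal D$ satisfy the hypotheses of Theorem \ref{thm:B}. Put $X=P\setminus B$, a connected surface. A \emph{line} is a set $C\setminus B$ with $C\in\mathcal D$. Lines are closed in $X$ and have empty interior. Two distinct points $x,y\in X$ lie on exactly one line, which we denote by $xy$. Thus
\begin{equation}\label{eq:one}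
\text{two distinct lines have at most one common point.}
\end{equation}
Nearly every contradiction below comes from \eqref{eq:one}. We often use it in this form: if $D\ne\ell$ are lines with a common point $w$, then $r\notin D$ for every $r\in\ell\setminus\{w\}$. Through each point $w$ of a line $\ell$ passes a line other than $\ell$: join $w$ to a point off $\ell$.

For $r\in X$ put
\[
F=B\cup\{r\},\qquad \nu=|F|=b+1,\qquad X_r=X\setminus\{r\}=P\setminus F .
\]
The space $X_r$ is a connected surface. Let $\ell=C\setminus B$ be a line through $r$. Since $C\supset F$, the set $\ell\setminus\{r\}=C\setminus F$ has $\nu$ components. Each is an open arc of $C$, homeomorphic to $\mathbf R$, and closed in $X_r$. We call these components \emph{$r$-leaves}, or just leaves when $r$ is understood. Each point $y\in X_r$ lies on exactly one line through $r$. So the $r$-leaves partition $X_r$, and $L_y$ denotes the leaf through $y$. The two ends of a leaf converge to points of $F$, which are distinct if $\nu\ge2$. For $\nu=1$ both ends converge to $r$, and the leaf is a whole line minus $r$. Every $r$-leaf lies in a line through $r$, so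
\begin{equation}\label{eq:transv}
\text{if $D$ is a line and $r\notin D$, each line through $r$, hence each $r$-leaf, meets $D$ at most once.}
\end{equation}

\emph{Plaques.} Let $U\subset X_r$ be open, $U\cong\mathbf R^2$. If $L$ is a leaf, the components of $L\cap U$ are open intervals of $L$, closed in $L\cap U$, hence closed in $U$. So $U$ is partitioned into closed lines, the \emph{$r$-plaques} of $U$. A connected subset of $L\cap U$ lies in one plaque. By (T1) every $x\in X_r$ has, inside any given neighborhood, an open neighborhood $U\subset X_r$ that can be identified with $\mathbf R^2$ in such a way that $x=0$ and the $r$-plaque through $x$ is the axis. We call $U$ with this identification a \emph{flat chart} at $x$ (for $r$).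

\emph{Pieces of leaves.} Let $R\subset X_r$ be compact and $y$ an interior point of $R$. Then
\begin{equation}\label{eq:piece}
\begin{array}{l}
\text{the component of $L_y\cap R$ containing $y$ is a compact arc}\\
\text{with endpoints on $\partial R$, and $y$ is not one of its endpoints.}
\end{array}
\end{equation}
Indeed, $L_y\cap R$ is compact since $L_y$ is closed in $X_r$, so its components are compact intervals of $L_y\cong\mathbf R$. Since a neighborhood of $y$ in $L_y$ lies in $R$, the interval containing $y$ has $y$ in its interior. If an endpoint were interior to $R$, the interval could be prolonged.

\section{Limits of pieces of leaves}\label{sec:limit}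

A sequence of pieces of leaves in a compact set always has a subsequence with a Hausdorff limit, but a priori such a limit might spread over many leaves. The first lemma excludes this. It needs only a partition of the plane into closed lines. The idea is that a member $M$ of the partition separates the plane, so connected sets that miss $M$ cannot approach points on both sides of $M$. This leaves only countably many members for the limit to meet, and Sierpi\'nski's theorem does the rest.

\begin{lemma}\label{lem:limit}
Let $U\cong\mathbf R^2$ be partitioned into closed lines. Let $\alpha_k$ be continua, each contained in a member of the partition, that converge in the Hausdorff metric to a compact set $\Lambda\subset U$. Then $\Lambda$ is contained in one member.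
\end{lemma}

\begin{proof}
All but finitely many $\alpha_k$ lie in a compact neighborhood of $\Lambda$ in $U$, so (T4) applies, and $\Lambda$ is a continuum. Let $\mathcal M$ be the set of members that meet $\Lambda$ and contain no $\alpha_k$. Each $\alpha_k$ is disjoint from every element of $\mathcal M$. Distinct members are disjoint and connected, so each lies on one side of the other.

Suppose some $M'\in\mathcal M$ has $M\in\mathcal M$ on one side and $M''\in\mathcal M$ on the other. For large $k$ the set $\alpha_k$ has points near a point of $M\cap\Lambda$ and points near a point of $M''\cap\Lambda$, hence on both sides of $M'$. But $\alpha_k$ is connected and misses $M'$, a contradiction.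

So if $|\mathcal M|\ge2$, then for each $M\in\mathcal M$ all other elements of $\mathcal M$ lie on one side of $M$. Let $O(M)$ be the other side. For $M\ne M'$ in $\mathcal M$ the sets $O(M)$ and $O(M')$ are disjoint. Indeed $O(M)$ is connected and misses $M'$, so it lies on one side of $M'$. The closure of $O(M)$ contains $M$, which lies in the open side of $M'$ different from $O(M')$. So $O(M)$ meets that side and therefore lies in it. Pairwise disjoint nonempty open subsets of the plane are at most countable in number, so $\mathcal M$ is countable.

At most countably many members contain some $\alpha_k$. Thus $\Lambda$ meets only countably many members, each in a closed set, and by (T2) it meets only one.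
\end{proof}

\section{Leaves close to a given leaf run parallel to it}\label{sec:box}

We want to know that, near a point of a flat chart's axis, the plaques run across the chart like horizontal segments. This does not follow from the partition alone.

\begin{example}\label{ex:hairpin}
Let $(x,y)$ be the coordinates of $\mathbf R^2$. Partition $\mathbf R^2$ into the horizontal lines $y=c$ with $c\le0$, $c\ge1$ or $c=1/k$ ($k\ge2$) and, in each strip $\frac1{k+1}<y<\frac1k$ ($k\ge1$), the curves
\[
x=t-\frac1{\bigl(y-\frac1{k+1}\bigr)\bigl(\frac1k-y\bigr)},\qquad t\in\mathbf R .
\]
All members are closed lines. In the $k$-th strip they are hairpins: they come from the far left, turn around, and go back to the far left. Let $h_k$ be the midpoint of $(\frac1{k+1},\frac1k)$. On the member through $(0,h_k)$ the coordinate $x$ has its maximum $0$ at that point. So this member never reaches the vertical line $x=1$, although $(0,h_k)$ converges to the origin, whose member, the axis $y=0$, runs from the far left to the far right.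
\end{example}

What excludes hairpins in our situation is a second line: a line that rises from the axis to the left of the tip of a thin hairpin has to cross both of its branches, and this violates \eqref{eq:one} (Figure \ref{fig:box}). But does a line through a point $w$ of the axis enter the upper half-plane? We do not know yet that lines cross where they meet. So we first provide such a line for a suitable $w$.

\begin{lemma}\label{lem:rise}
Let $\ell$ be a line and let $U\subset X$ be open, identified with $\mathbf R^2$ so that the axis is a component of $\ell\cap U$. Let $I$ be a nonempty open interval of the axis. Then there are a point $w\in I$, a line $D\ne\ell$ with $w\in D$, and a nondegenerate arc $\rho\subset D\cap U$ with endpoint $w$ and $\rho\setminus\{w\}\subset U^+$. The same holds with $U^-$.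
\end{lemma}

\begin{proof}
By reflection it suffices to treat $U^+$. Let $w_0\in I$, let $V\subset U$ be an open round disc about $w_0$ that meets the axis inside $I$, and $V_0\subset V$ a smaller concentric closed disc. The set $X\setminus\overline V$ is open and nonempty, and $\ell$ has empty interior, so there is a point $r'\in X\setminus(\ell\cup\overline V)$. We use the pencil of $r'$. We have $V\subset X_{r'}$, and no line through $r'$ equals $\ell$.

Choose $y_k\to w_0$ with $y_k$ in the interior of $V_0$ and above the axis. Let $c_k$ be the component of $L_{y_k}\cap V_0$ containing $y_k$, where $L_{y_k}$ is an $r'$-leaf. By \eqref{eq:piece} it is a compact arc with endpoints on $\partial V_0$.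

If some $c_k$ meets the axis, let $\rho$ be the subarc of $c_k$ from $y_k$ to a first point $w$ on the axis, and let $D=r'y_k$. Then $w\in I$, $\rho\setminus\{w\}$ lies above the axis, and $D\ne\ell$.

Otherwise all $c_k$ lie in $U^+$. After passing to a subsequence, $c_k$ converges to a continuum $\Lambda\subset V_0$ that has no point below the axis and contains $w_0$ and a point of $\partial V_0$. By Lemma \ref{lem:limit}, applied to the $r'$-plaques of $V$, $\Lambda$ lies in a plaque, hence in the line $D:=r'w_0\ne\ell$. A nondegenerate continuum in a plaque is an arc. Since $D\cap\ell=\{w_0\}$, the arc $\Lambda$ meets the axis only in $w_0$. So it contains a nondegenerate subarc that starts at $w:=w_0$ and lies otherwise in $U^+$.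
\end{proof}

\begin{lemma}[Boxes]\label{lem:box}
Let $r\in X$, let $A$ be an $r$-leaf, and let $U\subset X_r$ be open, identified with $\mathbf R^2$ so that the axis is a component of $A\cap U$. Let $R=[a,b']\times[-\varepsilon,\varepsilon]\subset U$ and $x=(\xi,0)$ with $a<\xi<b'$. Then for all $y$ in some neighborhood of $x$ the component $c_y$ of $L_y\cap R$ containing $y$ is an arc that misses $[a,b']\times\{\pm\varepsilon\}$, and $y$ divides $c_y$ into two arcs, one ending on $\{a\}\times(-\varepsilon,\varepsilon)$ and the other on $\{b'\}\times(-\varepsilon,\varepsilon)$.
\end{lemma}

\begin{figure}[ht]
\centering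
\begin{tikzpicture}[scale=1.1]
\draw (0,0) rectangle (6,2);
\draw[very thick] (-0.5,0)--(6.5,0);
\node[below] at (6.3,0) {$A$};
\draw (0,0.45) .. controls (2,0.4) and (3.7,0.4) .. (3.7,0.8) .. controls (3.7,1.25) and (2,1.2) .. (0,1.1);
\draw[dashed] (3.7,0.8)--(6,0.8);
\draw[thick] (1.5,0) .. controls (1.2,0.7) and (1.9,1.3) .. (1.6,2);
\fill (3.7,0.8) circle (1.5pt) node[above right] {$y_k$};
\fill (3.6,0) circle (1.5pt) node[below] {$x$};
\fill (1.5,0) circle (1.5pt) node[below] {$w$};
\node[right] at (1.7,1.6) {$\rho'\subset D$};
\node[above] at (2.9,1.15) {$c_k$};
\node[left] at (0,2) {$\eta$};
\node[below] at (0,0) {$a$};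
\node[below] at (6,0) {$b'$};
\end{tikzpicture}
\caption{Excluding a hairpin. The piece $c_k$ of the line $ry_k$ enters the rectangle $[a,b']\times[0,\eta]$ from the left edge and returns to it. The arc $\rho'$ of another line $D$ crosses the rectangle from bottom to top to the left of $y_k$. Each branch of $c_k$, continued by the dashed segment, joins the left edge to the right edge, so each branch meets $\rho'$.}
\label{fig:box}
\end{figure}

\begin{proof}
Let $y$ be interior to $R$. By \eqref{eq:piece}, $c_y$ is an arc with endpoints on $\partial R$, and $y$ is not an endpoint. If $y$ is on the axis, then $c_y=[a,b']\times\{0\}$ and the assertion holds for $y$. Suppose that it fails for a sequence $y_k\to x$. Passing to a subsequence and reflecting if necessary, we may assume that all $y_k$ lie above the axis. Then $c_k:=c_{y_k}$ lies above the axis too, since it lies in a plaque other than the axis. After passing to a subsequence, $c_k\to\Lambda\subset R$ with $x\in\Lambda$. By Lemma \ref{lem:limit} the limit $\Lambda$ lies in the plaque of $x$, the axis. So for large $k$ the arc $c_k$ misses the top and bottom edges of $R$, and both its endpoints lie on the vertical edges. As the assertion fails for $y_k$, they lie on the same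 vertical edge. We assume that this is the left edge for all $k$ of a subsequence; the case of the right edge becomes this one after a reflection in a vertical line.

Let $\ell\supset A$ be the line through $r$ containing $A$. Since $r\notin U$, and the $r$-leaves in $\ell$ are the components of $\ell\setminus\{r\}$, the axis is a component of $\ell\cap U$. Lemma \ref{lem:rise}, applied to the interval $(a,\xi)\times\{0\}$, gives a point $w$ of this interval, a line $D\ne\ell$ through $w$, and an arc in $D$ that starts at $w$ and lies otherwise in $U^+$. Take a nondegenerate initial subarc inside $(a,\xi)\times[0,\varepsilon)$, let $\eta>0$ be the height of its other endpoint, and cut it at its first point of height $\eta$. The resulting arc $\rho'\subset D$ joins the bottom edge to the top edge of $[a,b']\times[0,\eta]$ inside this rectangle, and its first coordinates are at most some $\xi'<\xi$.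

For large $k$ we have $c_k\subset[a,b']\times(0,\eta)$, and $y_k$ has first coordinate larger than $\xi'$. So the horizontal segment from $y_k$ to the right edge misses $\rho'$. Together with either of the two arcs of $c_k$ from $y_k$ to the left edge it forms a path from the left edge to the right edge of $[a,b']\times[0,\eta]$. By (T3) this path meets $\rho'$, so each of the two arcs meets $\rho'$. The two meeting points are distinct, since the arcs share only $y_k\notin\rho'$. So the lines $ry_k$ and $D$ have two common points and are equal, whence $r\in D$. But $D\cap\ell=\{w\}$, $r\in\ell$, and $r\ne w$ because $w\in U\subset X_r$. So $r\notin D$, a contradiction.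
\end{proof}

\section{Lines cross, and lines are transversal to pencils}

With the box lemma we can show that two lines that meet also cross. It then follows that a line $D\not\ni r$ is a local cross-section for the $r$-leaves.

\begin{lemma}[Crossing]\label{lem:cross}
Let $\ell\ne h$ be lines and $q\in\ell\cap h$. Let $W\subset X$ be open, $W\cong\mathbf R^2$, with $q\in W$ and $\ell\not\subset W$. Then the component $\ell_W$ of $\ell\cap W$ containing $q$ is a closed line in $W$, and the two sides of $q$ on a small subarc of $h$ about $q$ lie on different sides of $\ell_W$ in $W$.
\end{lemma}

\begin{proof}
Let $\ell=C\setminus B$. Since $\ell\not\subset W$, the set $\ell\cap W=C\cap W$ is an open proper subset of the circle $C$. Its components are open arcs, closed in $\ell\cap W$ and hence in $W$. So $\ell_W$ is a closed line. (The condition $\ell\not\subset W$ is there because, for $b=0$, the line $\ell$ is a circle that might otherwise lie in $W$.)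

Take a subarc of $h$ in $W$ about $q$. As $h\cap\ell=\{q\}$, each of its two halves, without $q$, lies on one side of $\ell_W$. Suppose both lie in the side $W^+$, and let $W^-$ be the other side. Choose $r\in h\setminus\{q\}$. Then $r\notin\ell$. Choose a flat chart $U\subset W\setminus\{r\}$ at $q$ for $r$, so that $q=0$ and the axis is the component of $(h\setminus\{r\})\cap U$ through $q$. Each open half-axis is connected, misses $\ell$, and lies in $W^+$ near $q$. So both half-axes lie in $W^+$. Choose $\varepsilon>0$ so small that the vertical edges of $R=[-1,1]\times[-\varepsilon,\varepsilon]$ lie in the open set $W^+$.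

Since $q\in\ell_W=\partial W^-$, there are points $y\in W^-\cap U$ arbitrarily close to $q$. By Lemma \ref{lem:box}, for such a $y$ sufficiently close to $q$ the two arcs of $c_y$ from $y$ to the vertical edges run inside $W$ from $W^-$ to $W^+$. So both meet $\ell_W$, in distinct points since $y\notin\ell_W$. Hence $ry$ and $\ell$ share two points and are equal, contradicting $r\notin\ell$.
\end{proof}

\begin{lemma}[Transversals]\label{lem:transv}
Let $D$ be a line, $r\in X\setminus D$, $y\in D$, and let $G$ be a neighborhood of $y$. There is a neighborhood $V$ of $y$ in $X_r$ such that for all $v\in V$ the $r$-leaf $L_v$ meets $D\cap G$.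
\end{lemma}

\begin{proof}
Choose a flat chart $U\subset G\cap X_r$ at $y$ for $r$. Its axis is the component of $ry\cap U$ through $y=0$. We have $ry\ne D$, and $r\in ry\setminus U$. So Lemma \ref{lem:cross}, with $\ell=ry$, $h=D$ and $W=U$, gives an injective path $\delta:[-1,1]\to D\cap U$ with
\[
\delta(0)=y,\qquad \delta((0,1])\subset U^+,\qquad\delta([-1,0))\subset U^-,
\]
and we may take it inside $(-1,1)\times\mathbf R$. Let $\eta>0$ be smaller than the absolute heights of $\delta(\pm1)$. Let $t_+$ be the first $t>0$ at which $\delta$ has height $\eta$ and $t_-$ the last $t<0$ at which it has height $-\eta$. Then $\delta|_{[t_-,t_+]}$ joins the bottom and top edges of $[-1,1]\times[-\eta,\eta]$ inside this rectangle. By Lemma \ref{lem:box}, for all $v$ near $y$ the leaf $L_v$ contains a path in this rectangle from the left edge to the right edge. By (T3) it meets $\delta([t_-,t_+])\subset D\cap G$.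
\end{proof}

The next lemma carries closeness along a leaf: leaves that come near one point of a leaf $L$ come near every point of $L$.

\begin{lemma}\label{lem:sat}
Let $x,x'$ lie on an $r$-leaf $L$ and let $G$ be a neighborhood of $x'$. There is a neighborhood $V$ of $x$ with $L_v\cap G\ne\emptyset$ for all $v\in V$. In particular, the saturation of an open set $O\subset X_r$, that is, the union of the leaves that meet $O$, is open.
\end{lemma}

\begin{proof}
Fix $x$ and let $Y$ be the set of those $x'\in L$ for which the claim holds for all $G$. Clearly $x\in Y$. The set $Y$ is closed in $L$, since a neighborhood of a limit of points of $Y$ is a neighborhood of some of them.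

To see that $Y$ is open in $L$, let $x'\in Y$. Take a flat chart at $x'$ for $r$, fix $a<0<b'$, and let $x''$ be any point of $(a,b')\times\{0\}$. Given a neighborhood $G''$ of $x''$, choose $\varepsilon>0$ such that the vertical segment of half-length $\varepsilon$ centered at $x''$ lies in $G''$. By Lemma \ref{lem:box} for $R=[a,b']\times[-\varepsilon,\varepsilon]$ and the point $x'=0$, together with (T3), the leaf through any point sufficiently near $x'$ meets this segment. Since $x'\in Y$, the leaf through any point sufficiently near $x$ contains a point that near to $x'$, so it meets $G''$. Hence $x''\in Y$. Thus the neighborhood $(a,b')\times\{0\}$ of $x'$ in $L$ lies in $Y$. As $L$ is connected, $Y=L$.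

If $x$ lies in the saturation of $O$, then $L_x$ meets $O$ in a point $x'$. The first part with $G=O$ gives a neighborhood of $x$ in the saturation.
\end{proof}

\section{Convergence in a pencil}\label{sec:conv}

Fix $r\in X$. First we see that, within $X_r$, being on a common line through $r$ is preserved under limits.

\begin{lemma}\label{lem:lineconv}
Let $y_k\to y$ and $y_k'\to y'$ in $X_r$, with $y_k,y_k'$ on a common line $c_k$ through $r$ for all $k$. Then $y,y'$ lie on a common line through $r$.
\end{lemma}

\begin{proof}
Otherwise $ry\ne ry'$. Then $y\ne y'$, and the line $D:=yy'$ does not contain $r$. Apply Lemma \ref{lem:transv} to $D$ at $y$ and at $y'$ with disjoint neighborhoods $G$ and $G'$. For large $k$ the line $c_k$ meets $D$ in a point of $G$ and in a point of $G'$, contradicting \eqref{eq:transv}.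
\end{proof}

If $\nu\ge2$, a line through $r$ consists of several leaves, and we need the corresponding statement for leaves. Suppose the leaf $L_{y_k}$, a part of $c_k=ry_k$, accumulated at two leaves of $\ell=ry$. The other leaves of $c_k$ accumulate at leaves of $\ell$ too, so by the pigeonhole principle two leaves of $c_k$ accumulate at the same leaf of $\ell$. There both cross a common transversal, which is impossible. For $\nu=2$ this is plain: if $L_{y_k}$ accumulates at both leaves of $\ell$, the other leaf of $c_k$ has no leaf of $\ell$ left for itself.

\begin{lemma}\label{lem:leafconv}
Let $y_k\to y$ in $X_r$.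
\begin{enumerate}
\item[(1)] If $z_k\in L_{y_k}$ and $z\in X_r$ is the limit of $z_k$, possibly along a subsequence, then $z\in L_y$.
\item[(2)] If $\nu\ge2$, then for large $k$ the ends of $L_{y_k}$ converge to the same two points of $F$ as the ends of $L_y$.
\item[(3)] If $N$ is a neighborhood in $P$ of the compact set $\overline{L_y}$, then $L_{y_k}\subset N$ for large $k$.
\end{enumerate}
\end{lemma}

\begin{proof}
(1) We may assume $z_k\to z$. Let $\ell=ry$ and $c_k=ry_k$. By Lemma \ref{lem:lineconv}, $z\in\ell$. If $\nu=1$, then $L_y=\ell\setminus\{r\}$ and we are done. Let $\nu\ge2$ and suppose $z\notin L_y$. Let $A_1=L_y$, $A_2=L_z$, $A_3,\dots,A_\nu$ be the leaves in $\ell$, and $A_1^k=L_{y_k},A_2^k,\dots,A_\nu^k$ those in $c_k$.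

Choose disjoint closed discs about the points of $F$ and let $J\subset X_r$ be the union of their boundary circles, a compact set. Each $A_i^k$ joins two distinct points of $F$, so it meets $J$. For $i\ge2$ pick $x_i^k\in A_i^k\cap J$. After passing to a subsequence, $x_i^k\to x_i\in J$ for all $i\ge2$. By Lemma \ref{lem:lineconv}, applied to $y_k$ and $x_i^k$, the point $x_i$ lies on $\ell$, say $x_i\in A_{\tau(i)}$. The leaf $A_1^k$ contains points converging to $y\in A_1$ and points converging to $z\in A_2$.

The map $\tau:\{2,\dots,\nu\}\to\{1,\dots,\nu\}$ either takes a value in $\{1,2\}$, or maps $\nu-1$ elements into the $(\nu-2)$-element set $\{3,\dots,\nu\}$ and is not injective. In the first case some $A^k_i$ with $i\ge2$, and also $A_1^k$, approach the same leaf $A_1$ or $A_2$. In the second case two of the leaves $A_2^k,\dots,A_\nu^k$ approach the same leaf. So in every case there are $i\ne i'$ and $j$ such that $A_i^k$ and $A_{i'}^k$ contain points converging, as $k\to\infty$, to points $x$ and $x'$, respectively, of the same leaf $A_j$.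

Let $D\ne\ell$ be a line through $x$. Then $r\notin D$. By Lemma \ref{lem:transv} there is an open $V\ni x$ such that all leaves through points of $V$ meet $D$. For large $k$ the leaf $A_i^k$ meets $V$. By Lemma \ref{lem:sat}, applied to the points $x',x\in A_j$ and the neighborhood $V$ of $x$, so does $A_{i'}^k$. Hence both leaves meet $D$, in distinct points since they are disjoint. Both lie in $c_k\ni r$, contradicting \eqref{eq:transv}.

(2) Let $c\ne c'$ be the ends of $L_y$, and let $c''\in F\setminus\{c,c'\}$. Let $Q$ be a closed disc about $c''$ disjoint from $\overline{L_y}=L_y\cup\{c,c'\}$ and from $F\setminus\{c''\}$. Suppose $L_{y_k}$ has $c''$ as an end for infinitely many $k$. Since $y\notin Q$, we have $y_k\notin Q$ for large $k$, so $L_{y_k}$ meets the compact set $\partial Q\subset X_r$. By (1) a limit point of such meeting points lies in $L_y\cap\partial Q=\emptyset$, a contradiction. So for large $k$ the two ends of $L_{y_k}$, which are distinct, are $c$ and $c'$.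

(3) Shrinking $N$ we may assume that $N$ is open and, after removal of finitely many points, that $N\cap F\subset\overline{L_y}$. Choose an open $N_0\supset\overline{L_y}$ whose closure is compact and contained in $N$. Then $\partial N_0\subset N\setminus\overline{L_y}$ is compact and misses $F$. Suppose $L_{y_k}\not\subset N_0$ for infinitely many $k$. For large such $k$ the connected set $L_{y_k}$ contains $y_k\in N_0$, so it meets $\partial N_0\subset X_r$. By (1) a limit point of such meeting points lies in $L_y\cap\partial N_0=\emptyset$, a contradiction.
\end{proof}

We collect what this says about the set $K_r$ of all $r$-leaves. Let $\pi_r:X_r\to K_r$ be the map $y\mapsto L_y$ and give $K_r$ the quotient topology. For $\kappa\in K_r$ we write $L_\kappa$ for the corresponding leaf.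

\begin{lemma}[The leaf space]\label{lem:space}
Let $r\in X$.
\begin{enumerate}
\item[(1)] The map $\pi_r$ is open, and $K_r$ is Hausdorff, second countable and connected.
\item[(2)] If $D$ is a line and $r\notin D$, then $\pi_r|_D$ is a homeomorphism of $D$ onto an open subset of $K_r$. Consequently $K_r$ is a connected $1$-manifold.
\item[(3)] Let $\kappa\in K_r$ and let $N$ be a neighborhood of $\overline{L_\kappa}$ in $P$. Then $L_{\kappa'}\subset N$ for all $\kappa'$ in some neighborhood of $\kappa$.
\item[(4)] If some compact set $J\subset X_r$ meets every $r$-leaf, then $P$ and $K_r$ are compact.
\end{enumerate}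
\end{lemma}

\begin{proof}
(1) The map $\pi_r$ is open by Lemma \ref{lem:sat}, and the relation ``on the same leaf'' is closed in $X_r\times X_r$ by Lemma \ref{lem:leafconv}(1). So $K_r$ is Hausdorff by (T5). The images of the members of a countable base of $X_r$ form a base of $K_r$, and $K_r=\pi_r(X_r)$ is connected.

(2) By \eqref{eq:transv}, $\pi_r|_D$ is injective. Let $E\subset D$ be open in $D$ and $d\in E$. Choose a neighborhood $G$ of $d$ with $D\cap G\subset E$, and an open neighborhood $V$ of $d$ as in Lemma \ref{lem:transv}. Every leaf through a point of $V$ meets $E$, so $\pi_r(d)\in\pi_r(V)\subset\pi_r(E)$, and $\pi_r(V)$ is open. Thus $\pi_r|_D$ is continuous, injective and open as a map into $K_r$. Finally, every $x\in X_r$ lies on a line $D\ne rx$, and $r\notin D$. Since $D$ is an open subset of a topological circle, every point of $K_r$ has an open neighborhood homeomorphic to an open arc.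

(3) Otherwise, as $K_r$ is second countable, there are $\kappa_k\to\kappa$ with $L_{\kappa_k}\not\subset N$. Let $y\in L_\kappa$, and let $D$ be a line through $y$ with $r\notin D$. By (2), for large $k$ there are $y_k\in D$ with $\pi_r(y_k)=\kappa_k$, and $y_k\to y$. This contradicts Lemma \ref{lem:leafconv}(3).

(4) Clearly $K_r=\pi_r(J)$ is compact. Let $x_k$ be a sequence in $X_r$. Choose $j_k\in L_{x_k}\cap J$ and pass to a subsequence with $j_k\to j\in J$. Let $N$ be a neighborhood of $\overline{L_j}$ with compact closure. By Lemma \ref{lem:leafconv}(3), $x_k\in L_{j_k}\subset N$ for large $k$. So every sequence in $X_r$ has a subsequence converging in $P$. Since $X_r$ is dense in the metrizable space $P$, $P$ is compact.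
\end{proof}

\section{At most one base point}\label{sec:b}

Now the idea of Section \ref{sec:idea} becomes a proof.

\begin{proposition}
We have $b\le1$.
\end{proposition}

\begin{proof}
Suppose $b\ge2$ and fix $r\in X$, so that $\nu=|F|\ge3$. For each two-element set $\{c,c'\}\subset F$ let $W_{cc'}$ be the set of those $y\in X_r$ for which $L_y$ has the ends $c,c'$. These sets are pairwise disjoint, cover $X_r$, and are open by Lemma \ref{lem:leafconv}(2). A circle of $\mathcal D$ through $r$ is divided by $F$ into $\nu\ge3$ arcs joining cyclically consecutive points of $F$. Since $\nu\ge3$, these arcs have pairwise different pairs of ends, so at least three of the sets $W_{cc'}$ are nonempty. This contradicts the connectedness of $X_r$.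
\end{proof}

\section{One base point: the sphere}\label{sec:b1}

Let $b=1$, $B=\{p\}$. Fix $q\in X=P\setminus\{p\}$ and use the pencil of $r=q$. So $F=\{p,q\}$, $\nu=2$, and $X_q=P\setminus\{p,q\}$. All leaves join $q$ to $p$, and their closures are arcs from $q$ to $p$. They will be the meridians of a sphere. Write $K=K_q$ and $\pi=\pi_q$.

\subsection{The leaf space is a circle}

Let $Q\not\ni p$ be a closed disc about $q$. Every leaf starts at $q$ and ends at $p\notin Q$, so it meets the compact set $J=\partial Q\subset X_q$. By Lemma \ref{lem:space}(4), $P$ and $K$ are compact. By Lemma \ref{lem:space}(1),(2), $K$ is a compact connected $1$-manifold, so $K\cong\mathbf S^1$.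

To build a sphere out of the leaves, we cut $P$ along finitely many of them and show that the pieces are discs. To apply the Jordan--Schoenflies theorem to a piece we need it inside an open set homeomorphic to $\mathbf R^2$. The next subsection provides such sets.

\subsection{Arcs in surfaces}

\begin{lemma}\label{lem:arc}
Every arc in a surface $P$ lies in an open subset of $P$ homeomorphic to $\mathbf R^2$.
\end{lemma}

\begin{proof}
Let the arc be given by an injective path $\alpha:[0,1]\to P$. Choose $0=t_0<t_1<\dots<t_N=1$ and open sets $U_i\cong\mathbf R^2$ with $\alpha([t_{i-1},t_i])\subset U_i$. We construct inductively open sets $V_i\cong\mathbf R^2$ with $\alpha([0,t_i])\subset V_i$. The idea is to slide the initial part of the arc along itself into $U_{i+1}$ by a homeomorphism $h$ of $P$ and to pull $U_{i+1}$ back.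

Put $V_1=U_1$. Given $V_i$ with $1\le i<N$, choose $t'\in(t_i,t_{i+1}]$ with $\alpha([0,t'])\subset V_i$. By (T1) we can identify $V_i$ with $\mathbf R^2$ so that $\alpha(s)=(s,0)$ for $0\le s\le t'$. Let $t''=\frac12(t_i+t')$ and choose $\tau$ with $t_i<\tau<t''$. The compact sets $\alpha([0,t''])$ and $\alpha([t',1])$ are disjoint. So there is $\delta\in(0,t'-t'')$ such that the rectangle
\[
Z=[-\delta,t''+\delta]\times[-\delta,\delta]
\]
misses $\alpha([t',1])$. For $0\le s\le\delta$ let $\varphi_s$ be the homeomorphism of $[-\delta,t''+\delta]$ that fixes the endpoints, sends $0$ to $(1-s/\delta)\tau$, and is linear on $[-\delta,0]$ and on $[0,t''+\delta]$. In particular $\varphi_\delta=\mathrm{id}$. Define $h(u,v)=(\varphi_{|v|}(u),v)$ on $Z$ and $h=\mathrm{id}$ on $P\setminus Z$. Since $h$ is the identity on the boundary of $Z$, it is a homeomorphism of $P$.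

The map $h$ takes $\alpha([0,t''+\delta])$ onto $\alpha([\tau,t''+\delta])$ and fixes $\alpha(s)$ for all $s\ge t''+\delta$. As $t''+\delta<t'\le t_{i+1}$,
\[
h(\alpha([0,t_{i+1}]))=\alpha([\tau,t_{i+1}])\subset\alpha([t_i,t_{i+1}])\subset U_{i+1}.
\]
So $V_{i+1}=h^{-1}(U_{i+1})$ has the required property, and $V_N\supset\alpha([0,1])$.
\end{proof}

\subsection{Lunes}

For each $\kappa\in K$ the arc $\overline{L_\kappa}$ has an open neighborhood $N_\kappa\cong\mathbf R^2$ by Lemma \ref{lem:arc}. By Lemma \ref{lem:space}(3) all leaves belonging to some open interval about $\kappa$ lie in $N_\kappa$. By Lebesgue's lemma there are points $\kappa_1,\dots,\kappa_M$ in cyclic order on the circle $K$, $M\ge3$, $\kappa_{M+1}=\kappa_1$, such that for each $i$ the leaves belonging to the arc $[\kappa_i,\kappa_{i+1}]$ lie in an open set $N_i\cong\mathbf R^2$ containing $p$ and $q$.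

The set $\Gamma_i=\overline{L_{\kappa_i}}\cup\overline{L_{\kappa_{i+1}}}$ is a Jordan curve in $N_i$. Let $\Delta_i\subset N_i$ be the closed disc bounded by it, $\operatorname{int}\Delta_i=\Delta_i\setminus\Gamma_i$, and $G_i=\pi^{-1}((\kappa_i,\kappa_{i+1}))\subset N_i$.

\begin{lemma}
$G_i=\operatorname{int}\Delta_i$.
\end{lemma}

\begin{proof}
We show first that both sets are components of $P\setminus\Gamma_i$. The set $G_i$ is open, and
\[
G_i\cup\Gamma_i=\pi^{-1}([\kappa_i,\kappa_{i+1}])\cup\{p,q\}
\]
is closed in $P$, hence compact. So $G_i$ is open and closed in $P\setminus\Gamma_i$. It is connected: if it were the union of two disjoint nonempty open sets, each leaf in $G_i$ would lie in one of them, and their images under the open map $\pi$ would be disjoint nonempty open sets covering the interval $(\kappa_i,\kappa_{i+1})$. So $G_i$ is a component. The set $\operatorname{int}\Delta_i$ is connected, open in $P$, and closed in $P\setminus\Gamma_i$ since $\Delta_i$ is compact. So it is a component too.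

If $G_i\ne\operatorname{int}\Delta_i$, these components are disjoint, and $G_i\subset N_i\setminus\Delta_i$. By (T1), $N_i\setminus\Delta_i$ is connected. It is contained in $P\setminus\Gamma_i$, so it equals the component $G_i$. Then $N_i=(G_i\cup\Gamma_i)\cup\Delta_i$ is compact, which is impossible for $N_i\cong\mathbf R^2$.
\end{proof}

Thus $\Delta_i=G_i\cup\Gamma_i$. Hence $P=\bigcup_i\Delta_i$, and $\Delta_i\cap\Delta_j=\Gamma_i\cap\Gamma_j$ for $i\ne j$. Decompose $\mathbf S^2$ into $M$ lunes $\Delta_i'$ between consecutive meridians $\mu_i,\mu_{i+1}$ joining the south pole to the north pole (indices mod $M$). Choose homeomorphisms $\overline{L_{\kappa_i}}\to\mu_i$ taking $q$ to the south pole and $p$ to the north pole. They fit together to homeomorphisms $\Gamma_i\to\partial\Delta_i'$. By coning, these extend to homeomorphisms $\Delta_i\to\Delta_i'$ of closed discs. Together the extensions form a well-defined bijection $P\to\mathbf S^2$ that is continuous on each of finitely many closed sets covering $P$, hence continuous. Since $P$ is compact, it is a homeomorphism.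

So $P\cong\mathbf S^2$ and $X=P\setminus\{p\}\cong\mathbf R^2$. The lines $C\setminus\{p\}$ are homeomorphic to $\mathbf R$ and closed in $X$, and any two distinct points of $X$ lie on exactly one of them. This is an $\mathbf R^2$-plane, and Theorem \ref{thm:B} is proved for $b=1$.

\section{No base point: flat projective planes}\label{sec:b0}

Let $b=0$. Now $X=P$, lines are the circles in $\mathcal D$ and hence compact, $F=\{r\}$, and the $r$-leaves are the sets $\ell\setminus\{r\}$ with $\ell$ a line through $r$. So $K_r$ is the pencil of lines through $r$, and $\pi_r(y)=ry$, where we identify a leaf with its line.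

\subsection{Any two lines meet}

In an $\mathbf R^2$-plane there can be parallel lines, for instance in the Euclidean plane. Two lines can stop meeting because their intersection point escapes to the base point. Here lines are compact, and this cannot happen.

\begin{lemma}\label{lem:meet}
Any two distinct lines meet in exactly one point, and $(P,\mathcal D)$ is a projective plane.
\end{lemma}

\begin{proof}
Let $m$ be a line, $r\notin m$, and $G=\{y\in X_r:ry\cap m\ne\emptyset\}$. We show that $G=X_r$. The set $G$ contains $m$, so it is not empty.

\emph{$G$ is closed in $X_r$.} Let $y_k\in G$, $y_k\to y\in X_r$. Choose $s_k\in ry_k\cap m$. A subsequence converges to some $s\in m$, because $m$ is compact. As $s\ne r$, Lemma \ref{lem:lineconv} gives $s\in ry$. So $y\in G$.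

\emph{$G$ is open.} Let $y\in G$ and $s\in ry\cap m$. By Lemma \ref{lem:transv} with $D=m$ all leaves through points of some open $V\ni s$ meet $m$. The saturation of $V$ is open by Lemma \ref{lem:sat} and lies in $G$. It contains $y$ because $L_s=ry\setminus\{r\}$.

As $X_r$ is connected, $G=X_r$, so every line through $r$ meets $m$. Given two distinct lines $\ell,m$, take $r\in\ell\setminus m$. The lines meet, and by \eqref{eq:one} only once. The plane is nondegenerate: two further points on each of two lines, away from their intersection, form a quadrangle.
\end{proof}

We write $\ell\wedge m$ for the common point of distinct lines $\ell,m$.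

\subsection{Compactness, and pencils are circles}

Let $m$ be a line and $r\notin m$. Every $r$-leaf meets the compact set $m\subset X_r$ by Lemma \ref{lem:meet}, so $P$ is compact by Lemma \ref{lem:space}(4). Fix a metric on $P$ and give $\mathcal D$ the Hausdorff metric.

Let $o\in P$ and let $\ell\not\ni o$ be a line. By Lemma \ref{lem:meet} the map $\pi_o|_\ell:\ell\to K_o$ is a bijection, so by Lemma \ref{lem:space}(2) it is a homeomorphism. In particular $K_o\cong\mathbf S^1$.

\subsection{Limits of collinear points are collinear}

The main step toward continuity of joining is the next lemma. The idea is a form of Pasch's axiom. Take a line $m$ at infinity. If the limits $p,q,z$ formed a triangle, a line $n$ cutting its sides $pq$ and $qz$ would separate $q$ from both $p$ and $z$. A line that passes first near $p$, then near $q$, and then near $z$ would have to cross $n$ twice, contradicting \eqref{eq:one}.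

\begin{lemma}\label{lem:coll}
Let $p_k,q_k,z_k\in\ell_k\in\mathcal D$ and $p_k\to p$, $q_k\to q$, $z_k\to z$ with $p,q,z$ distinct. Then $p,q,z$ are collinear.
\end{lemma}

\begin{proof}
Suppose not. There is a line $m$ missing $p,q,z$: take a point $o\notin\{p,q,z\}$ and one of the infinitely many lines through $o$ other than $op,oq,oz$. For large $k$ the points $p_k,q_k,z_k$ are distinct and not on $m$. So $\ell_k\ne m$, and $\ell_k\setminus m\cong\mathbf R$ is an open arc on which one of the three points lies between the other two. Passing to a subsequence and relabeling, we may assume that $q_k$ is always between $p_k$ and $z_k$.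

\emph{A line $n$ that separates $q$ from $p$ and from $z$.} Choose $a$ in the open arc $pq\setminus m$ between $p$ and $q$, and $e$ in the open arc $qz\setminus m$ between $q$ and $z$. As $pq\cap qz=\{q\}$, we have $a\notin qz$ and $e\notin pq$, so $a\ne e$. Let $n=ae$. Then $n\cap pq=\{a\}$ and $n\cap qz=\{e\}$, hence $p,q,z\notin n$. Also $n\ne m$ since $a\notin m$. Put $o'=m\wedge n$. Since $a,e\notin m$, we have $o'\notin pq$ and $o'\notin qz$.

Let $I_1,I_2$ be the two open arcs of $K_{o'}\setminus\{m,n\}$, and $G_i=\pi_{o'}^{-1}(I_i)$. These are disjoint open sets covering $P\setminus(m\cup n)$. The homeomorphism $\pi_{o'}|_{pq}:pq\to K_{o'}$ takes $a$ to $n$ and $pq\wedge m$ to $m$. The points $a$ and $pq\wedge m$ separate $p$ from $q$ on the circle $pq$, so $p$ and $q$ lie in different sets $G_i$. In the same way, the points $e$ and $qz\wedge m$ separate $q$ from $z$ on the circle $qz$, and $\pi_{o'}|_{qz}$ takes them to $n$ and $m$. So $z$ and $q$ lie in different sets $G_i$. Say $p,z\in G_1$ and $q\in G_2$.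

\emph{The line $\ell_k$ for large $k$.} We have $p_k,z_k\in G_1$ and $q_k\in G_2$ for large $k$. Then $o'\notin\ell_k$, since otherwise $\pi_{o'}$ would be constant on $\ell_k\setminus\{o'\}$. So $\pi_{o'}$ maps $\ell_k\setminus m$ homeomorphically onto $K_{o'}\setminus\{m\}\cong\mathbf R$, which the point $n$ divides into the two rays $I_1$ and $I_2$. The points $p_k,z_k$ are mapped into the ray $I_1$, hence so is the point $q_k$ between them. But $q_k\in G_2$, a contradiction.
\end{proof}

\subsection{Continuity of the operations}

\emph{Joining is continuous.} Let $p_k\to p$, $q_k\to q$, $p_k\ne q_k$, $p\ne q$, and put $\ell_k=p_kq_k$. By (T4) every subsequence of $(\ell_k)$ has a subsequence that converges to some compact set $\Lambda$ in the Hausdorff metric. We show that $\Lambda=pq$. It follows that $\ell_k\to pq$.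

Every $z\in\Lambda$ is a limit of points $z_k\in\ell_k$, with $k$ in the subsequence. If $z\notin\{p,q\}$, Lemma \ref{lem:coll} gives $z\in pq$. So $\Lambda\subset pq$. Conversely, $p,q\in\Lambda$. Let $z\in pq\setminus\{p,q\}$ and let $h\ne pq$ be a line through $z$. By Lemma \ref{lem:meet} there are points $s_k\in\ell_k\cap h$. They have a limit point, which lies in $\Lambda\cap h\subset pq\cap h=\{z\}$. So $z\in\Lambda$.

\emph{Intersection is continuous.} Let $\ell_k\to\ell$, $m_k\to m$, $\ell_k\ne m_k$, $\ell\ne m$. By (T4) any limit point of the sequence $\ell_k\wedge m_k$ lies in $\ell\cap m$, so it equals $\ell\wedge m$. As $P$ is compact, $\ell_k\wedge m_k\to\ell\wedge m$.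

The topologies of $P$ and $\mathcal D$ are metric, hence Hausdorff. So $(P,\mathcal D)$ is a topological projective plane whose point set is a surface and whose lines are topological circles, that is, a flat projective plane. This completes the proof of Theorem \ref{thm:B}, and with it that of Theorem \ref{thm:A}.

\begin{thebibliography}{9}
\bibitem{Engelking} R.~Engelking, \emph{General Topology}.
\end{thebibliography}

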